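# Blaschke products $B$ with $B\circ f=B$ whose algebra $V^*(B)$ is not finite

Throughout, $\mathbb D$ is the open unit disk, $\mathbb T$ the unit circle, $U$ the open upper half plane, $-U$ the lower half plane, and $\hat{\mathbb R}=\mathbb R\cup\{\infty\}$. The $n$-th iterate of a map $F$ is $F^n$, and we abbreviate $z_n=F^n(z)$, so $z_0=z$.

## 1. Bergman multiplication operators, inner functions, finite algebras, Denjoy–Wolff points

**Bergman space.** Let $dA$ be area measure on $\mathbb D$, normalized so that $A(\mathbb D)=1$. The Bergman space $L_a^2=L_a^2(\mathbb D)$ consists of the holomorphic functions on $\mathbb D$ that are square integrable with respect to $dA$. The monomials are orthogonal, with $\|z^n\|^2=\frac1{n+1}$, and polynomials are dense. The mean value property on the disk of radius $1-|z|$ about $z$ gives $|g(z)|\le\|g\|/(1-|z|)$. Hence norm convergence implies locally uniform convergence, and there is a kernel $K_z\in L_a^2$ with $g(z)=\langle g,K_z\rangle$.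

**Multiplication operators and $V^*(\phi)$.** For $\phi\in H^\infty(\mathbb D)$ let $T_\phi f=\phi f$ on $L_a^2$. Put
$$V^*(\phi)=\{T_\phi,T_\phi^*\}',$$
the set of bounded operators commuting with both $T_\phi$ and $T_\phi^*$. It is the commutant of a self-adjoint set, hence a von Neumann algebra, and so it is generated by its orthogonal projections. A projection lies in $V^*(\phi)$ exactly when its range is a reducing subspace of $T_\phi$. So $V^*(\phi)$ is the von Neumann algebra generated by the projections onto the reducing subspaces of $T_\phi$.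

*Example.* Take $\phi(z)=z^k$, $k\ge1$. The operator $T_\phi^*T_\phi$ is diagonal in the basis of monomials, and its eigenvalue at $z^n$ is $\|z^{n+k}\|^2/\|z^n\|^2=\frac{n+1}{n+k+1}$. These numbers strictly increase with $n$, so any $S\in V^*(\phi)$ is diagonal, $Sz^n=c_nz^n$. Commutation with $T_{z^k}$ forces $c_{n+k}=c_n$. Conversely every such diagonal operator commutes with $T_\phi$ and $T_\phi^*$. Hence $V^*(z^k)\cong\mathbb C^k$; for $k=2$ it consists of the operators $c_0P_{\text{even}}+c_1P_{\text{odd}}$.

**Blaschke products and inner functions.** A Blaschke product is a product of factors $\frac{|a_k|}{a_k}\frac{a_k-z}{1-\bar a_kz}$ (the factor is $z$ if $a_k=0$) over a finite or infinite sequence in $\mathbb D$ with $\sum(1-|a_k|)<\infty$. We allow a unimodular constant factor, which does not affect $V^*(B)$, and all our Blaschke products are nonconstant. A finite Blaschke product $f$ with $d$ zeros has degree $d$; it is a rational map of degree $d$ which maps $\mathbb D$ to $\mathbb D$ in a $d$-to-one way (counting multiplicity) and $\mathbb T$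 to $\mathbb T$. Conversely, a rational map of degree $d\ge1$ that preserves $\mathbb D$, $\mathbb T$ and the exterior of $\overline{\mathbb D}$ in the sphere is a finite Blaschke product of degree $d$. An inner function is $\varphi\in H^\infty(\mathbb D)$ with $|\varphi|\le 1$ whose nontangential boundary values have modulus $1$ almost everywhere. Blaschke products are inner.

*Example.* Let $\kappa(\zeta)=i\frac{1+\zeta}{1-\zeta}$, the Cayley transform $\mathbb D\to U$. Then $e^{2\pi i\kappa}$ is inner, since $|e^{2\pi iz}|=e^{-2\pi\operatorname{Im}z}$ is less than $1$ on $U$ and tends to $1$ at each real point. It has no zeros and is not constant, so it is not a Blaschke product. It is invariant under the automorphism of $\mathbb D$ that corresponds to $z\mapsto z+1$ on $U$.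

**Finite and infinite algebras.** A von Neumann algebra $\mathcal A$ is finite if $V\in\mathcal A$, $V^*V=I$ imply $VV^*=I$. It is properly infinite if for every nonzero central projection $p\in\mathcal A$ there is $v\in\mathcal A$ with $v^*v=p$ and $vv^*\le p$, $vv^*\ne p$. A factor is a von Neumann algebra with center $\mathbb CI$; it has type $\mathrm I_\infty$ if it is $*$-isomorphic to $\mathcal B(H)$ with $\dim H=\infty$.

*Example.* Abelian algebras are finite, because $VV^*=V^*V$. An algebra with a faithful trace $t$ is finite, because $V^*V=I$ gives $t(I-VV^*)=t(V^*V)-t(VV^*)=0$. The algebra $\mathcal B(\ell^2(\mathbb N))$ is not finite: it contains the unilateral shift.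

**Denjoy–Wolff point and multiplicity.** Let $f$ be a holomorphic self-map of $\mathbb D$. If $f$ has no fixed point in $\mathbb D$, the Denjoy–Wolff theorem gives a point $\omega\in\mathbb T$, the Denjoy–Wolff point, with $f^n\to\omega$ locally uniformly on $\mathbb D$. If $f(a)=a\in\mathbb D$ and $f$ is not an automorphism, then $f^n\to a$ locally uniformly. For a finite Blaschke product $f$ without fixed point in $\mathbb D$, continuity on $\overline{\mathbb D}$ gives $f(\omega)=\omega$; the multiplicity of $\omega$ is its order as a zero of $f(z)-z$. Multiplicity does not depend on the coordinate: if $h$ is a local biholomorphism and $g=h^{-1}\circ f\circ h$, then $(f-\mathrm{id})\circ h=h\circ g-h$, and $h(u)-h(v)$ is $u-v$ times a nonvanishing function, so both sides vanish to the order of $g-\mathrm{id}$. Via $\kappa$ all this applies to self-maps of $U$, with boundary $\hat{\mathbb R}$.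

*Example.* The maps $2z-\frac1z$, $z+1-\frac1z$ and $z-\frac1z$ preserve $U$ and strictly increase the imaginary part there, since $\operatorname{Im}(-1/z)=\operatorname{Im}z/|z|^2>0$. So they have no fixed point in $U$. Their orbits cannot tend to a real point, because $\operatorname{Im}z_n\ge\operatorname{Im}z$. Hence the Denjoy–Wolff point is $\infty$. In the coordinate $\zeta=-1/z$ the three maps become
$$\frac{\zeta}{2-\zeta^2},\qquad \frac{\zeta}{1-\zeta-\zeta^2},\qquad\frac{\zeta}{1-\zeta^2}.$$
Subtracting $\zeta$ we see that $\infty$ has multiplicity $1$, $2$ and $3$ respectively.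

We use the following textbook facts.

* **Schwarz–Pick.** If $\psi$ is holomorphic on $U$ with $|\psi|\le1$, then $|\psi(a)-\psi(b)|\le2\left|\frac{a-b}{a-\bar b}\right|$. (The invariant form has $|1-\overline{\psi(b)}\psi(a)|\le2$ in the denominator on the left.)
* **Fatou.** Bounded holomorphic functions on $\mathbb D$ have nontangential limits almost everywhere. If $\mu\ge0$ is a singular measure on $\mathbb R$ with $\int\frac{d\mu(t)}{1+t^2}<\infty$, then $\int\frac{y\,d\mu(t)}{(t-x)^2+y^2}\to0$ as $y\downarrow0$ for a.e. $x$.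
* **Boundary uniqueness.** A nonconstant bounded holomorphic function on $\mathbb D$ has any given value as nontangential limit only on a null set of $\mathbb T$.
* **Frostman** (Garnett, *Bounded Analytic Functions*, Thm. II.6.4). If $\varphi$ is a nonconstant inner function, then for all $a\in\mathbb D$ outside a set of capacity zero $\frac{\varphi-a}{1-\bar a\varphi}$ is a Blaschke product. A set of capacity zero has area zero, so such $a$ exist.
* **Change of variables.** If $\varphi$ is holomorphic and nonconstant on $\mathbb D$ and $h\ge0$ is measurable, then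
$$\int_{\mathbb D}h\,|\varphi'|^2\,dA=\int_{\mathbb C}\ \sum_{\varphi(x)=w}h(x)\,dA(w).\tag{1}$$

A remark on boundaries: suppose $\psi$ is holomorphic on $U$, $|\psi|\le1$, and $|\psi(x+iy)|\to1$ as $y\downarrow0$ for a.e. $x\in\mathbb R$. Then $\psi\circ\kappa$ is inner. Indeed $\kappa$ is conformal across $\mathbb T\setminus\{1\}$ and preserves null sets, vertical approach in $U$ becomes nontangential approach in $\mathbb D$, and the nontangential limit of $\psi\circ\kappa$ exists a.e. by Fatou's theorem. We then call $\psi$ inner on $U$.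

## 2. Must $V^*(B)$ be finite?

If $B$ is a finite Blaschke product, then $V^*(B)$ is abelian (Douglas, Putinar and Wang). It is also abelian if $B$ is a thin Blaschke product. If $E\subset\mathbb D\setminus\{0\}$ is discrete and $\phi:\mathbb D\to\mathbb D\setminus E$ is a holomorphic covering map, then $\phi$ is an interpolating Blaschke product and $V^*(\phi)$ is $*$-isomorphic to the free group von Neumann algebra $\mathcal L(F_n)$, $n=\sharp E$. These results are context only; nothing below depends on them. In all these cases $V^*$ is finite: it is abelian, or it has the faithful trace of a group von Neumann algebra. The question is whether this is a general law.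

**Conjecture C.4.** For each nonconstant, finite or infinite, Blaschke product $B$, the von Neumann algebra $V^*(B)$ on $L_a^2(\mathbb D)$ is finite.

In plain words: can an operator that commutes with $T_B$ and $T_B^*$ be isometric without being onto? It can, and the conjecture is false. We shall prove four theorems.

**Theorem 1.** Let $\varphi\in H^\infty(\mathbb D)$ be nonconstant and $f$ a finite Blaschke product of degree $d\ge2$ with $\varphi\circ f=\varphi$. Then $Vg=d^{-1/2}(g\circ f)f'$ is an isometry in $V^*(\varphi)$ with $\bigcap_nV^nL_a^2=\{0\}$. Hence $V^*(\varphi)$ contains a unital copy of $\mathcal B(\ell^2(\mathbb N))$; it is properly infinite, and in particular not finite.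

**Theorem 2.** There are a Blaschke product $B$ and a Blaschke product $f$ of degree $2$ with $B\circ f=B$. Hence $V^*(B)$ is not finite.

**Theorem 3.** For a finite Blaschke product $f$ of degree $d\ge2$ the following are equivalent:

* (i) $B\circ f=B$ for some Blaschke product $B$;
* (ii) $\varphi\circ f=\varphi$ for some nonconstant $\varphi\in H^\infty(\mathbb D)$;
* (iii) $f$ has no fixed point in $\mathbb D$, and its Denjoy–Wolff point is not a triple zero of $f(z)-z$.

**Theorem 4.** For the $B$ and $f$ constructed in Theorem 2 (from $F(z)=z+1-1/z$), $V^*(B)$ is the von Neumann algebra generated by $V$, and $V^*(B)\cong\mathcal B(\ell^2(\mathbb N))$. Thus $T_B$ is unitarily equivalent to a direct sum of infinitely many copies of one irreducible operator.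

In particular $V^*(B)$ can be a factor of type $\mathrm I_\infty$.

## 3. From an invariance $\varphi\circ f=\varphi$ to an isometry

The first source of operators in $V^*(\varphi)$ is symmetry. If $\rho$ is an automorphism of $\mathbb D$ with $\varphi\circ\rho=\varphi$, put $U_\rho g=(g\circ\rho)\rho'$. By change of variables $U_\rho$ is unitary, with inverse $U_{\rho^{-1}}$, and $U_\rho T_\varphi=T_\varphi U_\rho$. The same relation for $\rho^{-1}$ says that $U_\rho^*$ commutes with $T_\varphi$, so $U_\rho\in V^*(\varphi)$. But every $U_\rho$ is unitary, so no such operator by itself violates finiteness. We need the same formula for a map that is not injective.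

**Proof of Theorem 1.**

**Step 1: $V$ is an isometry commuting with $T_\varphi$.** Since $f:\mathbb D\to\mathbb D$ is $d$-to-one, (1) gives $\int|g\circ f|^2|f'|^2dA=d\int|g|^2dA$, so $\|Vg\|=\|g\|$. Also $V(\varphi g)=d^{-1/2}(\varphi\circ f)(g\circ f)f'=\varphi\,Vg$.

**Step 2: compute $V^*$, to see that it also commutes with $T_\varphi$.** For $g\in L_a^2$ put
$$Lg(z)=d^{-1/2}\sum_{f(\zeta)=z}\frac{g(\zeta)}{f'(\zeta)} .$$
Away from the finitely many critical values of $f$ in $\mathbb D$, the $d$ local inverses of $f$ are holomorphic, so $Lg$ is holomorphic there. By Cauchy–Schwarz for $d$ terms and (1),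
$$\int|Lg|^2dA\le\int\sum_{f(\zeta)=z}\frac{|g(\zeta)|^2}{|f'(\zeta)|^2}\,dA(z)=\int|g|^2\,dA .$$
A square integrable holomorphic function extends holomorphically over an isolated point, so $Lg\in L_a^2$. For $h\in L_a^2$,
$$\langle g,Vh\rangle=d^{-1/2}\int g\,\overline{(h\circ f)f'}\,dA=d^{-1/2}\int\frac g{f'}\,\overline{h\circ f}\,|f'|^2dA=\int Lg\,\bar h\,dA .$$
Hence $V^*=L$. If $f(\zeta)=z$, then $\varphi(\zeta)=\varphi(f(\zeta))=\varphi(z)$, so $\varphi$ can be pulled out of the sum: $L(\varphi g)=\varphi Lg$. Thus $V^*T_\varphi=T_\varphi V^*$, and taking adjoints, $V$ commutes with $T_\varphi^*$. So $V\in V^*(\varphi)$.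

**Step 3: $\bigcap_nV^nL_a^2=\{0\}$, which shows that $V$ is far from onto.** Choose a disk $\Delta\subset\mathbb D$ on which $\varphi$ is injective. Since $\varphi\circ f^n=\varphi$, every $f^n$ is injective on $\Delta$. If $g=V^nh$, then $g=d^{-n/2}(h\circ f^n)(f^n)'$ by the chain rule, and
$$\int_\Delta|g|^2dA=d^{-n}\int_{f^n(\Delta)}|h|^2dA\le d^{-n}\|h\|^2=d^{-n}\|g\|^2 .$$
If $g$ lies in every $V^nL_a^2$, then $g=0$ on $\Delta$, hence $g=0$. In particular $V$ is not onto, $V^*V=I\ne VV^*$, and $V^*(\varphi)$ is not finite.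

**Step 4: a unital copy of $\mathcal B(\ell^2(\mathbb N))$.** Let $e=I-VV^*\ne0$. Then $eV=0$ and $V^*e=0$, hence $eV^{*k}V^le=\delta_{kl}e$. So the operators $V^jeV^{*k}\in V^*(\varphi)$ satisfy $(V^jeV^{*k})(V^leV^{*m})=\delta_{kl}V^jeV^{*m}$; they are matrix units. The sum telescopes: $\sum_{j<N}V^jeV^{*j}=I-V^NV^{*N}$, and the projections $V^NV^{*N}$ onto the decreasing subspaces $V^NL_a^2$ tend strongly to $0$ by Step 3. Therefore
$$\sum_{j\ge0}V^jeV^{*j}=I\quad\text{strongly}.\tag{2}$$
With $\mathcal N=eL_a^2=L_a^2\ominus VL_a^2$, the map $\delta_j\otimes g\mapsto V^jg$ is a unitary from $\ell^2(\mathbb N)\otimes\mathcal N$ onto $L_a^2$ (this is the Wold decomposition). It carries the standard matrix units tensored with $I$ to $V^jeV^{*k}$. Each $X\otimes I$ with $X\in\mathcal B(\ell^2(\mathbb N))$ is a strong limit of finite combinations of these, so $V^*(\varphi)$ contains the copy $\mathcal B(\ell^2(\mathbb N))\otimes I$, whose unit is $I$.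

**Step 5: proper infiniteness.** Let $p\neq0$ be a central projection of $V^*(\varphi)$. Then $v=pV$ satisfies $v^*v=p$ and $vv^*=pVV^*\le p$, with $p-vv^*=pe$. If $pe$ were $0$, then $pV^jeV^{*j}=V^j(pe)V^{*j}=0$ for all $j$, and (2) would give $p=0$. So $vv^*\ne p$. $\square$

It remains to find $f$ and $\varphi$.

## 4. Maps without invariant functions: $z^2$ and $z-1/z$

A finite Blaschke product $B$ is useless here: $\deg(B\circ f)=d\deg B>\deg B$, so $B\circ f\ne B$. The function must have infinitely many zeros, and the problem is now to choose $f$.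

The simplest $f$ of degree $2$ is $f(z)=z^2$. If $\varphi(z^2)=\varphi(z)$, then $\varphi(z)=\varphi(z^{2^n})\to\varphi(0)$, so $\varphi$ is constant. More generally an $f$ of degree $\ge2$ with a fixed point $a\in\mathbb D$ is not an automorphism, so $f^n\to a$ and $\varphi=\varphi\circ f^n\to\varphi(a)$. All orbits are drawn to one interior point, where continuity of $\varphi$ kills it.

So push the fixed point to the boundary. The shortest formula on $U$ is $F(z)=z-\frac1z$, with all orbits tending to $\infty$ as in Section 1. A bounded function need not be continuous at a boundary point, so the argument above stops applying. Still there are no invariant functions. Indeed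
$$z_{n+1}^2-z_n^2=-2+z_n^{-2}\to-2,$$
so $z_n^2/n\to-2$. Since $z_n\in U$, this means $z_n/\sqrt n\to i\sqrt2$ for every starting point. For two starting points $z,w$, dividing numerator and denominator by $\sqrt n$,
$$\left|\frac{z_n-w_n}{z_n-\overline{w_n}}\right|\longrightarrow\frac{0}{2\sqrt2}=0 .$$
By Schwarz–Pick a bounded $\psi$ with $\psi\circ F=\psi$ satisfies $|\psi(z)-\psi(w)|=|\psi(z_n)-\psi(w_n)|\to0$, so $\psi$ is constant. All orbits merge in the hyperbolic metric.

By contrast the translation $z\mapsto z+1$ keeps orbits apart, and it has the invariant inner function $e^{2\pi iz}$; but it has degree $1$. We want degree $2$ and translation-like behavior at $\infty$. This suggests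
$$F(z)=z+1-\frac1z .$$
Here $z_n$ grows like $n$ rather than $\sqrt n$, the perturbation $-1/z_n$ becomes small, and one can hope to find a substitute $\sigma$ for the coordinate $z$ with $\sigma\circ F=\sigma+1$. Then $e^{2\pi i\sigma}$ is invariant. What must be proved is that $\sigma$ exists with values in $U$, and that $\operatorname{Im}\sigma$ has boundary values $0$, so that $e^{2\pi i\sigma}$ is inner.

## 5. Solving $\sigma\circ F=\sigma+\beta$

The boundary values will come from partial fractions with positive coefficients.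

**Lemma 1.** Let $G$ be a nonconstant rational function with $G(U)\subset U$, $G(-U)\subset-U$, $G(\hat{\mathbb R})\subset\hat{\mathbb R}$, $G(\infty)=0$. Then $G(z)=\sum_j\frac{a_j}{t_j-z}$, a finite sum with $a_j>0$, $t_j\in\mathbb R$.

*Proof.* No point of $\pm U$ is a pole and $G(\infty)=0$, so the poles are real. Let $t$ be a pole of order $r$, $G(z)\sim a(z-t)^{-r}$. For $z=t+\rho e^{i\vartheta}$ with $\rho\to0$, $0<\vartheta<\pi$, the argument of $G(z)$ tends to $\arg a-r\vartheta$, which must lie in $[0,\pi]$ modulo $2\pi$ for all $\vartheta\in(0,\pi)$. As $\vartheta$ runs over $(0,\pi)$ this covers an open arc of length $r\pi$, so $r=1$; and then $\arg a=\pi$, i.e. $a<0$. So the principal part at $t$ is $\frac{-a}{t-z}$ with $-a>0$. The difference of $G$ and the sum of its principal parts is a polynomial vanishing at $\infty$, hence $0$. $\square$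

**Lemma 2.** Let $F(z)=z+\beta+R(z)$, $R(z)=\sum_{j=1}^{d-1}\frac{m_j}{p_j-z}$, with $\beta\in\mathbb R\setminus\{0\}$, $m_j>0$, $p_j\in\mathbb R$ distinct, $d\ge2$. There is a holomorphic $\sigma:U\to U$ with $\sigma\circ F=\sigma+\beta$, with $\operatorname{Im}\sigma(x+iy)\to0$ as $y\downarrow0$ for a.e. $x\in\mathbb R$, and
$$\sigma(z)-\sigma(w)=(z-w)\prod_{k\ge0}\bigl(1+Q(z_k,w_k)\bigr),\qquad Q(z,w)=\sum_j\frac{m_j}{(p_j-z)(p_j-w)},\tag{3}$$
where the product converges absolutely and locally uniformly on $U^2$.

*Proof.* **Step 1: orbits move like $n\beta$.** Since $\operatorname{Im}\frac1{p-z}=\frac{\operatorname{Im}z}{|p-z|^2}$, we have $\operatorname{Im}R>0$ on $U$. Hence $F(U)\subset U$, $F$ has no fixed point in $U$, and $\operatorname{Im}z_n$ is nondecreasing. By the Denjoy–Wolff theorem $F^n$ converges locally uniformly to a point of $\hat{\mathbb R}$; since $\operatorname{Im}z_n\ge\operatorname{Im}z>0$, this point is $\infty$. Thus $R(z_n)\to0$ uniformly on compacta, and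
$$z_n=z+n\beta+\sum_{k<n}R(z_k)$$
gives $z_n/n\to\beta$ uniformly on compacta.

**Step 2: differences of orbits converge.** From $\frac1{p-z}-\frac1{p-w}=\frac{z-w}{(p-z)(p-w)}$ we get $F(z)-F(w)=(z-w)(1+Q(z,w))$, and by iteration
$$F^n(z)-F^n(w)=(z-w)\prod_{k<n}\bigl(1+Q(z_k,w_k)\bigr).$$
By Step 1 and $\beta\ne0$, $Q(z_k,w_k)=O(k^{-2})$ uniformly for $z,w$ in a compact set. So the product converges absolutely and locally uniformly, and
$$D(z,w):=\lim_n\bigl(F^n(z)-F^n(w)\bigr)=(z-w)\prod_{k\ge0}\bigl(1+Q(z_k,w_k)\bigr)$$
exists locally uniformly on $U^2$.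

This is where $\beta\neq0$ enters. For $z-\frac1z$ we found $z_kw_k/k\to-2$, so $kQ(z_k,w_k)=k/(z_kw_k)\to-\frac12$. Then $|1+Q(z_k,w_k)|\le1-\frac1{4k}$ for large $k$, and the product is $0$.

**Step 3: normalize so that $\sigma$ has values in $U$.** Put $c_n=F^n(i)$. Then $\operatorname{Im}c_{n+1}=\operatorname{Im}c_n\bigl(1+\sum_jm_j|p_j-c_n|^{-2}\bigr)$, and the factors are $1+O(n^{-2})$, so $y_\infty=\lim\operatorname{Im}c_n$ is finite. Let $\sigma(z)=D(z,i)+iy_\infty$. Since $D(z,i)-D(w,i)=D(z,w)$, (3) holds. Further,
$$\operatorname{Im}\sigma(z)=\lim_n\bigl(\operatorname{Im}z_n-\operatorname{Im}c_n\bigr)+y_\infty=\lim_n\operatorname{Im}z_n\ge\operatorname{Im}z>0,$$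
$$\sigma(F(z))-\sigma(z)=D(F(z),z)=\lim_n(z_{n+1}-z_n)=\lim_n\bigl(\beta+R(z_n)\bigr)=\beta .$$

**Step 4: $\operatorname{Im}\sigma$ has boundary values $0$.** As $\operatorname{Im}z_{n+1}=\operatorname{Im}z_n+\operatorname{Im}R(z_n)$,
$$\operatorname{Im}\sigma(z)=\operatorname{Im}z+\sum_{n\ge0}\operatorname{Im}R(F^n(z)).$$
Each $R\circ F^n$ is a nonconstant rational function preserving $U$, $-U$, $\hat{\mathbb R}$ in the sense of Lemma 1, and it vanishes at $\infty$ because $F(\infty)=\infty$. So it is a finite sum of terms $\frac a{t-z}$ with $a>0$ and $t$ real, whose imaginary part at $x+iy$ is $\frac{ay}{(t-x)^2+y^2}$. Collecting all atoms $a\delta_t$ in one measure $\mu\ge0$,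
$$\operatorname{Im}\sigma(x+iy)=y+\int\frac{y\,d\mu(t)}{(t-x)^2+y^2},\qquad\int\frac{d\mu(t)}{1+t^2}\le\operatorname{Im}\sigma(i)<\infty .$$
The measure $\mu$ is purely atomic, hence singular, and Fatou's theorem gives $\operatorname{Im}\sigma(x+iy)\to0$ for a.e. $x$. $\square$

## 6. The degree two map $z+1-1/z$ and the failure of finiteness

**Proof of Theorem 2.** Let
$$F(z)=z+1-\frac1z,$$
which is Lemma 2 with $d=2$, $\beta=1$, $m_1=1$, $p_1=0$. It is rational of degree $2$ and preserves $U$, $-U$ and $\hat{\mathbb R}$. So $f=\kappa^{-1}\circ F\circ\kappa$ is a Blaschke product of degree $2$.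

For concreteness: with $w=\kappa(\zeta)$, $f=\frac{F(w)-i}{F(w)+i}=\frac{w^2+(1-i)w-1}{w^2+(1+i)w-1}$. Inserting $w=i\frac{1+\zeta}{1-\zeta}$ and multiplying by $(1-\zeta)^2$, the numerator is $-2-2\zeta^2+(1+i)(1-\zeta^2)$ and the denominator is $-2-2\zeta^2+(i-1)(1-\zeta^2)$. So
$$f(\zeta)=\frac{(3+i)\zeta^2+1-i}{(1+i)\zeta^2+3-i}=\frac{3+i}{3-i}\cdot\frac{\zeta^2+c}{1+\bar c\zeta^2},\qquad c=\frac{1-2i}5 .$$

**The invariant inner function.** Take $\sigma$ from Lemma 2 and put $\theta=e^{2\pi i\sigma}$ on $U$. Then $|\theta|=e^{-2\pi\operatorname{Im}\sigma}<1$ and $\theta\circ F=e^{2\pi i(\sigma+1)}=\theta$. If $\theta$ were constant, $\sigma$ would be continuous with values in a discrete set, hence constant, against $\sigma\circ F=\sigma+1$. Finally $|\theta(x+iy)|\to1$ for a.e. $x$. So $\varphi:=\theta\circ\kappa$ is a nonconstant inner function with $\varphi\circ f=\varphi$.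

**From inner to Blaschke.** By Frostman's theorem fix $a\in\mathbb D$ such that $B=\frac{\varphi-a}{1-\bar a\varphi}$ is a Blaschke product. It is nonconstant, and $B\circ f=B$. By Theorem 1, $V^*(B)$ is not finite. $\square$

So Conjecture C.4 is false. We record for later that
$$V^*(B)=V^*(\varphi).\tag{4}$$
A Möbius automorphism of $\mathbb D$ has a Taylor series with radius of convergence greater than $1$. So $T_B$ is a norm limit of polynomials in $T_\varphi$. Since $\varphi$ is in turn a Möbius automorphism applied to $B$, the converse holds too. Hence $\{T_B,T_B^*\}$ and $\{T_\varphi,T_\varphi^*\}$ have the same commutant.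

## 7. Which $f$ admit an invariant Blaschke product

**Proof of Theorem 3.** (i)⇒(ii) is trivial.

**Step 1: a normal form at the Denjoy–Wolff point, to make (iii) computable.** Suppose $f$ has no fixed point in $\mathbb D$. Conjugate by a Cayley transform sending its Denjoy–Wolff point to $\infty$. We obtain a rational $F$ of degree $d$ preserving $U$, $-U$, $\hat{\mathbb R}$, with $F(\infty)=\infty$ and $F^n\to\infty$ locally uniformly on $U$. If $F\sim\alpha z^r$ at $\infty$, then on $z=\rho e^{i\vartheta}$, $\rho\to\infty$, $0<\vartheta<\pi$, the limiting argument $\arg\alpha+r\vartheta$ must lie in $[0,\pi]$ modulo $2\pi$; hence $r=1$ and $\alpha>0$. The finite poles are real and simple with negative residues, by the argument in the proof of Lemma 1. There are $d$ poles in all, one of them $\infty$. So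
$$F(z)=\alpha z+\beta+R(z),\qquad R(z)=\sum_{j=1}^{d-1}\frac{m_j}{p_j-z},\qquad m_j>0,\ p_j\in\mathbb R\text{ distinct},\tag{5}$$
with $\beta\in\mathbb R$ because $F$ is real on $\mathbb R$. If $\alpha<1$, there would be $\alpha'<1$ with $|F(z)|\le\alpha'|z|$ for all large $|z|$, contradicting $z_n\to\infty$. So $\alpha\ge1$.

Let $M=\sum_jm_j$, which is positive since $d\ge2$. As $R(z)=-M/z+O(z^{-2})$, in the coordinate $\zeta=-1/z$ the map is
$$\zeta\mapsto\frac{\zeta}{\alpha-\beta\zeta-M\zeta^2+O(\zeta^3)},$$
and subtracting $\zeta$ leaves $\zeta\,\bigl(1-\alpha+\beta\zeta+M\zeta^2+O(\zeta^3)\bigr)$ divided by a function that does not vanish at $0$. The multiplicity of the fixed point is therefore $1$ if $\alpha>1$, $2$ if $\alpha=1$, $\beta\ne0$, and $3$ if $(\alpha,\beta)=(1,0)$. Multiplicity is independent of the coordinate, so (iii) means: no fixed point in $\mathbb D$, and $(\alpha,\beta)\ne(1,0)$.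

**Step 2: (ii)⇒(iii), repeating the two failures of Section 4 in general.** If $f(a)=a\in\mathbb D$, then $f^n\to a$ because $d\ge2$, and $\varphi=\varphi\circ f^n\to\varphi(a)$ is constant, contrary to (ii). Suppose $(\alpha,\beta)=(1,0)$. Since $z_n\to\infty$ and $zR(z)\to-M$ at $\infty$,
$$z_{n+1}^2-z_n^2=2z_nR(z_n)+R(z_n)^2\to-2M .$$
So $z_n^2/n\to-2M$, and as $z_n\in U$, $z_n/\sqrt n\to i\sqrt{2M}$ for every $z\in U$. For $z,w\in U$ we get $\left|\frac{z_n-w_n}{z_n-\overline{w_n}}\right|\to\frac0{2\sqrt{2M}}=0$. By Schwarz–Pick, a bounded $F$-invariant function $\psi$ (scaled to $|\psi|\le1$) satisfies $|\psi(z)-\psi(w)|=|\psi(z_n)-\psi(w_n)|\to0$, so it is constant, contrary to (ii).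

**Step 3: (iii)⇒(i) when $\alpha=1$, $\beta\ne0$.** Take $\sigma$ from Lemma 2. Then $\sigma/|\beta|$ changes by $\pm1$ under $F$, so $e^{2\pi i\sigma/|\beta|}$ is $F$-invariant; it is nonconstant and inner on $U$ exactly as in Section 6. Apply Frostman's theorem to it on $\mathbb D$.

**Step 4: (iii)⇒(i) when $\alpha>1$; linearize $F$.** Conjugation by the real translation $z\mapsto z+c$ turns $\beta$ into $\beta+(\alpha-1)c$ and keeps the shape (5), so we may assume $\beta=0$. Then $\operatorname{Im}z_n\ge\alpha^n\operatorname{Im}z$, and $|R(z)|\le M/\operatorname{Im}z$ on $U$. From $\alpha^{-n-1}z_{n+1}-\alpha^{-n}z_n=\alpha^{-n-1}R(z_n)$ we see that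
$$\sigma(z)=\lim_n\alpha^{-n}F^n(z)=z+\sum_{n\ge0}\alpha^{-n-1}R(F^n(z))$$
converges locally uniformly, since $|R(F^n(z))|\le M/(\alpha^n\operatorname{Im}z)$. Clearly $\sigma\circ F=\alpha\sigma$ and $\operatorname{Im}\sigma\ge\operatorname{Im}z>0$. By Lemma 1 each $\alpha^{-n-1}R\circ F^n$ is a finite sum of terms $\frac a{t-z}$ with $a>0$, $t\in\mathbb R$. As in Step 4 of the proof of Lemma 2, $\operatorname{Im}\sigma(x+iy)=y+\int\frac{y\,d\mu(t)}{(t-x)^2+y^2}$ with $\mu\ge0$ purely atomic and $\int\frac{d\mu(t)}{1+t^2}\le\operatorname{Im}\sigma(i)$, so $\operatorname{Im}\sigma(x+iy)\to0$ for a.e. $x$.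

**Step 5: an invariant function for $w\mapsto\alpha w$.** Let
$$N(w)=\sum_{k\in\mathbb Z}\Bigl(\frac{\alpha^k}{\alpha^k-w}+\frac{\alpha^k}{-\alpha^k-w}\Bigr)=\sum_{k\in\mathbb Z}\frac{2\alpha^kw}{\alpha^{2k}-w^2}.$$
The terms behave like $2w\alpha^{-k}$ as $k\to+\infty$ and like $-2\alpha^k/w$ as $k\to-\infty$, so the series converges locally uniformly on $\mathbb C\setminus\{0\}$ off the poles $\pm\alpha^k$. $N$ is real on the real axis off $0$ and the poles. It maps $U$ into $U$, since every term of the first form has positive imaginary part there. It has poles, so it is not constant. Replacing $w$ by $\alpha w$ shifts $k$ by one: $\frac{2\alpha^{k+1}w}{\alpha^{2k}-\alpha^2w^2}=\frac{2\alpha^{k-1}w}{\alpha^{2(k-1)}-w^2}$. So $N(\alpha w)=N(w)$. Put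
$$b=\frac{N\circ\sigma-i}{N\circ\sigma+i}:U\to\mathbb D .$$
Then $b\circ F=b$. Since $\sigma\circ F=\alpha\sigma$ with $\sigma\ne0$ and $\alpha\neq1$, $\sigma$ is not constant, hence open, and $b$ is not constant.

**Step 6: $b$ is inner on $U$.** The function $\chi=\frac{\sigma-i}{\sigma+i}$ is bounded and not constant. By Fatou's theorem it has limits a.e., and by boundary uniqueness it a.e. avoids the limit $1$ and the countably many limits $\frac{s-i}{s+i}$, $s\in\{0\}\cup\{\pm\alpha^k\}$. So for a.e. $x$, $\sigma(x+iy)$ has a finite limit outside $\{0\}\cup\{\pm\alpha^k\}$, and this limit is real because $\operatorname{Im}\sigma(x+iy)\to0$. There $N$ is continuous and real, so $N\circ\sigma$ tends to a real number and $|b|\to1$. Frostman's theorem applied to $b$ on $\mathbb D$ gives a Blaschke product invariant under $f$. $\square$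

## 8. Matrix coefficients on the fibers of $\varphi$

For Theorem 4 we must determine all of $V^*(B)$. The method is to describe an operator $S\in V^*(\varphi)$ by a matrix on each fiber $\varphi^{-1}(w)$, and to show that the entries are locally constant.

Let $\varphi\in H^\infty(\mathbb D)$ be nonconstant, $Z=\{\varphi'=0\}$, $X_w=\varphi^{-1}(w)$, and
$$E_\lambda(\zeta)=\frac{\varphi(\zeta)-\varphi(\lambda)}{\zeta-\lambda}\in H^\infty(\mathbb D),\qquad E_\lambda(\lambda)=\varphi'(\lambda),$$
$$\mathcal R^\circ=\{(z,\lambda)\in\mathbb D^2:\varphi(z)=\varphi(\lambda),\ \varphi'(z)\varphi'(\lambda)\ne0\}.$$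
By the implicit function theorem $\mathcal R^\circ$ is a one-dimensional complex manifold on which $z$, $\lambda$ and $\varphi(z)$ are local coordinates. For $S\in V^*(\varphi)$ define
$$s_S(z,\lambda)=\frac{(SE_\lambda)(z)}{\varphi'(z)}\quad\text{on }\mathcal R^\circ .$$

*Example.* For $\varphi=z^2$ and $S=c_0P_{\text{even}}+c_1P_{\text{odd}}$ we have $E_\lambda(\zeta)=\zeta+\lambda$ and $s_S(z,\lambda)=\frac{c_1z+c_0\lambda}{2z}$. The manifold $\mathcal R^\circ$ has the two components $\lambda=z$ and $\lambda=-z$ ($z\ne0$), on which $s_S$ equals $\frac{c_0+c_1}2$ and $\frac{c_1-c_0}2$.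

**Lemma 3.**

* (a) $s_S$ is locally constant on $\mathcal R^\circ$, and $s_{S^*}(z,\lambda)=\overline{s_S(\lambda,z)}$.
* (b) For $S,T\in V^*(\varphi)$ and a.e. $w\in\varphi(\mathbb D)$: $s_{ST}(z,\lambda)=\sum_{x\in X_w}s_S(z,x)s_T(x,\lambda)$ for all $z,\lambda\in X_w$ (absolutely convergent).
* (c) If for a.e. $w$ we have $s_S=0$ on $X_w\times X_w$, then $S=0$.

*Proof.* **Step 1: localize the inner product to fibers.** Let $f,g\in L_a^2$. Since $S$ and $S^*$ commute with $T_\varphi$,
$$\int\varphi^n\bar\varphi^m(Sf)\bar g\,dA=\langle S\varphi^nf,\varphi^mg\rangle=\langle\varphi^nf,\varphi^mS^*g\rangle=\int\varphi^n\bar\varphi^mf\,\overline{S^*g}\,dA$$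
for all $n,m\ge0$. So the push-forwards under $\varphi$ of the finite complex measures $(Sf)\bar g\,dA$ and $f\,\overline{S^*g}\,dA$, which live on the compact set $\overline{\varphi(\mathbb D)}$, have the same moments $\int w^n\bar w^m$. By Stone–Weierstrass they coincide. By (1) the push-forward of $h\,dA$, $h\in L^1$, has density $\sum_{x\in X_w}h(x)|\varphi'(x)|^{-2}$, which converges absolutely for a.e. $w$; the countable set $\varphi(Z)$ is ignored. So with
$$\langle f,g\rangle_w=\sum_{x\in X_w}f(x)\overline{g(x)}\,|\varphi'(x)|^{-2},\qquad\|f\|_w^2=\langle f,f\rangle_w,$$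
we have
$$\langle Sf,g\rangle_w=\langle f,S^*g\rangle_w\quad\text{for a.e. }w .\tag{6}$$

**Step 2: $S$ is bounded fiberwise.** Let $Q_S=(\|S\|^2I-S^*S)^{1/2}$, a self-adjoint element of $V^*(\varphi)$. Apply (6) to $Q_S$ with $g=Q_Sf$, and to $S$ with $g=Sf$: for a.e. $w$,
$$0\le\langle Q_Sf,Q_Sf\rangle_w=\langle f,Q_S^2f\rangle_w=\|S\|^2\|f\|_w^2-\langle f,S^*Sf\rangle_w=\|S\|^2\|f\|_w^2-\|Sf\|_w^2 .$$
Hence
$$\|Sf\|_w\le\|S\|\,\|f\|_w\quad\text{for a.e. }w .\tag{7}$$

**Step 3: choose one null set for all functions.** Let $\mathcal P$ be the countable set of polynomials with coefficients in $\mathbb Q(i)$. Given $S,T\in V^*(\varphi)$, call $w\in\varphi(\mathbb D)\setminus\varphi(Z)$ *good* if $\sum_{x\in X_w}|\varphi'(x)|^{-2}<\infty$; if (6) and (7) hold at $w$ for all $f,g\in\mathcal P$ and for each of $S$, $T$, $ST$ and their adjoints; and if $\langle STp,q\rangle_w=\langle Tp,S^*q\rangle_w$ for all $p,q\in\mathcal P$. The first condition holds a.e. because $1\in L^1$, the last is (6) with $f=Tp$, and altogether there are countably many conditions.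 So a.e. $w\in\varphi(\mathbb D)$ is good. Fix a good $w$ and let $\ell_w^2$ be the space $\ell^2$ on $X_w$ with weight $|\varphi'|^{-2}$.

**Step 4: pass from $\mathcal P$ to $H^\infty$ at this $w$.** Let $u\in H^\infty$. Its Fejér means are polynomials bounded by $\|u\|_\infty$ on $\mathbb D$ which converge to $u$ pointwise. Moving each coefficient of the $k$-th mean by less than $(k+1)^{-2}$ into $\mathbb Q(i)$, we get $p_k\in\mathcal P$, uniformly bounded, $p_k\to u$ pointwise on $\mathbb D$. By dominated convergence $p_k\to u$ in $L_a^2$ and in $\ell_w^2$. So $Sp_k\to Su$ in $L_a^2$, hence pointwise. On the other hand (7) for $p_k-p_l\in\mathcal P$ shows that $Sp_k|_{X_w}$ is Cauchy in $\ell_w^2$. Its limit must be the pointwise limit. Thus $Su|_{X_w}\in\ell_w^2$ and $Sp_k\to Su$ in $\ell_w^2$. The same holds for the other operators. Consequently (6) and (7) hold at this $w$ for all $f,g\in H^\infty$.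

**Step 5: the operator $S_w$ and its matrix.** For $\lambda\in X_w$, $E_\lambda$ vanishes on $X_w\setminus\{\lambda\}$, so $E_\lambda|_{X_w}=\varphi'(\lambda)1_{\{\lambda\}}=:\varepsilon_\lambda$. These functions form an orthonormal basis of $\ell_w^2$, so the restrictions of $H^\infty$ are dense, and by Step 4 so are those of $\mathcal P$. By (7) the map $u|_{X_w}\mapsto Su|_{X_w}$ $(u\in H^\infty)$ is well defined and extends to a bounded operator $S_w$ on $\ell_w^2$. By (6), $(S^*)_w=(S_w)^*$. For $p,q\in\mathcal P$,
$$\langle(ST)_wp,q\rangle_w=\langle STp,q\rangle_w=\langle Tp,S^*q\rangle_w=\langle T_wp,(S^*)_wq\rangle_w=\langle S_wT_wp,q\rangle_w,$$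
so $(ST)_w=S_wT_w$. The matrix entries are
$$\langle S_w\varepsilon_\lambda,\varepsilon_z\rangle_w=(SE_\lambda)(z)\,\overline{\varphi'(z)}\,|\varphi'(z)|^{-2}=s_S(z,\lambda).$$
Matrix multiplication in an orthonormal basis gives (b), with absolute convergence. Taking adjoints gives $s_{S^*}(z,\lambda)=\overline{s_S(\lambda,z)}$ over good $w$. For (c): if $s_S$ vanishes over a.e. $w$, then $S_w=0$ for a.e. $w$, so $\|Sp\|^2=\int\|Sp\|_w^2\,dA(w)=0$ for $p\in\mathcal P$, and $S=0$ by density.

**Step 6: local constancy.** If $|\lambda|\le r<1$, then $|E_\lambda(\zeta)|\le\frac{4\|\varphi\|_\infty}{1-r}$ for all $\zeta\in\mathbb D$: this is clear where $|\zeta-\lambda|\ge\frac{1-r}2$, and the maximum principle extends it to the remaining disk. For fixed $\zeta$, $E_\lambda(\zeta)$ is holomorphic in $\lambda$. Hence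
$$(z,\lambda)\mapsto(SE_\lambda)(z)=\langle E_\lambda,S^*K_z\rangle$$
is holomorphic in $\lambda$ (integrate under the integral sign, Morera), holomorphic in $z$, and locally bounded, so it is holomorphic on $\mathbb D^2$. Therefore $s_S$ and $s_{S^*}$ are holomorphic on $\mathcal R^\circ$. Since $\varphi(z)$ is a local coordinate on $\mathcal R^\circ$ and a.e. $w$ is good, the points over good $w$ are dense in $\mathcal R^\circ$. By continuity $s_S(z,\lambda)=\overline{s_{S^*}(\lambda,z)}$ on all of $\mathcal R^\circ$. So $s_S$ is both holomorphic and antiholomorphic, i.e. locally constant. $\square$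

## 9. The components of $\{\theta(z)=\theta(\lambda)\}$ for $F(z)=z+1-1/z$

From now on $F(z)=z+1-\frac1z$, and $\sigma$, $\theta=e^{2\pi i\sigma}$, $\varphi=\theta\circ\kappa$, $f$ are as in Section 6. By (4) it suffices to study $V^*(\varphi)$. We label points of $\mathbb D$ by their images in $U$ under $\kappa$: for $z,\lambda\in U$ we write $s_S(z,\lambda)$ for the coefficient at $(\kappa^{-1}(z),\kappa^{-1}(\lambda))$, and $X_w=\theta^{-1}(w)\subset U$. Under this labeling $f$ becomes $F$, $\varphi$ becomes $\theta$, critical points correspond, $\mathcal R^\circ$ becomes $\{(z,\lambda)\in U^2:\theta(z)=\theta(\lambda),\theta'(z)\theta'(\lambda)\neq0\}$, and Lemma 3 holds verbatim.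

**Step 1: elementary facts about $F$ and $\theta$.** Put $\tau(a)=-1/a$, an involution of $U$ whose only fixed point in $U$ is $i$. Since $F(a)-F(b)=(a-b)\bigl(1+\frac1{ab}\bigr)$,
$$F(a)=F(b)\iff b\in\{a,\tau(a)\}.\tag{8}$$
As $F'(z)=1+z^{-2}$, the only critical point of $F$ in $U$ is $i$. Here $Q(z,w)=\frac1{zw}$, and letting $w\to z$ in (3), $\sigma'(z)=\prod_k(1+z_k^{-2})$. An absolutely convergent product vanishes only if a factor does, and $\theta'=2\pi i\sigma'\theta$, so
$$\theta'(z)=0\iff F^k(z)=i\text{ for some }k\ge0 .\tag{9}$$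

**Step 2: the relation $\theta(z)=\theta(\lambda)$ in terms of orbits.** By (3), $\sigma(a)=\sigma(b)$ iff $a=b$ or $a_kb_k=-1$ for some $k$. In the second case $b_k=\tau(a_k)$ and $F^{k+1}(a)=F^{k+1}(b)$. Conversely $F^l(a)=F^l(b)$ gives $\sigma(a)+l=\sigma(b)+l$. So $\sigma(a)=\sigma(b)$ iff $F^l(a)=F^l(b)$ for some $l\ge0$. Now $\theta(z)=\theta(\lambda)$ iff $\sigma(z)-\sigma(\lambda)=r\in\mathbb Z$. If $r\ge0$, this says $\sigma(z)=\sigma(F^r(\lambda))$, i.e. $F^l(z)=F^{l+r}(\lambda)$ for some $l$; the case $r<0$ is symmetric. Therefore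
$$\theta(z)=\theta(\lambda)\iff F^n(z)=F^m(\lambda)\text{ for some }n,m\ge0 .$$
In that case $\sigma(z)+n=\sigma(\lambda)+m$, so $n-m$ is determined by $(z,\lambda)$. Hence there is a unique minimal pair $(n,m)$.

**Type.** The minimal pair $(n,m)$ with $F^n(z)=F^m(\lambda)$ is the type of $(z,\lambda)$. For example $(z,z)$ has type $(0,0)$, and $(z,\tau(z))$ has type $(1,1)$ if $z\ne i$. The pairs of type $(n,0)$ are exactly $(z,F^n(z))$, and those of type $(0,m)$ exactly $(F^m(\lambda),\lambda)$. For $n,m\ge1$, minimality means $F^{n-1}(z)\ne F^{m-1}(\lambda)$; so by (8) the pairs of type $(n,m)$ are exactly those with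
$$F^{m-1}(\lambda)=\tau(F^{n-1}(z)),\qquad F^{n-1}(z)\ne i .\tag{10}$$

**Lemma 4.** There is a countable set $Y_0\subset\mathbb D$, and for each $S\in V^*(\varphi)$ there are numbers $s_{n,m}=s_{n,m}(S)$, such that $s_S(z,\lambda)=s_{n,m}$ whenever $z,\lambda\in X_w$, $w\notin Y_0$, and $(z,\lambda)$ has type $(n,m)$. The set $Y_0$ does not depend on $S$.

*Proof.* We show that, up to finitely many points for each type, the pairs of a given type in $\mathcal R^\circ$ form a connected set; then Lemma 3(a) applies. Put the countable set of critical values $\theta(\{\theta'=0\})$ into $Y_0$.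

**Types $(n,0)$ and $(0,m)$.** If $\theta'(z)\ne0$ then $\theta'(F^n(z))\ne0$ by (9). So the pairs of type $(n,0)$ in $\mathcal R^\circ$ are the points $(z,F^n(z))$ with $\theta'(z)\ne0$, the continuous image of $U$ minus a closed discrete set, which is connected. So $s_S$ is constant on them. Type $(0,m)$ is symmetric.

**Types $(n,m)$ with $n,m\ge1$: a fiber product of coverings.** Put $p=n-1$, $q=m-1$. By the chain rule, $(F^q)'(\lambda)=0$ iff $F^j(\lambda)=i$ for some $0\le j<q$, and then $F^q(\lambda)=F^{q-j}(i)$. So the critical values of $F^q$ lie in $A=\{F^j(i):1\le j\le q\}$, and those of $\tau\circ F^p$ in $A'=\{\tau F^j(i):1\le j\le p\}$. These sets are disjoint: $F(i)=1+2i$ and $\operatorname{Im}F\ge\operatorname{Im}$ on $U$, so $|F^j(i)F^k(i)|\ge4$ for $j,k\ge1$, and $F^j(i)\ne-1/F^k(i)$. Let $Y=U\setminus(A\cup A')$ and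
$$C^\circ=\{(z,\lambda)\in U^2:F^q(\lambda)=\tau F^p(z)\in Y\}.$$
The maps $F^q$ and $\tau\circ F^p$ of $U$ to $U$ are proper, of degrees $2^q$ and $2^p$, and unramified over $Y$. So they restrict to finite coverings of $Y$, and $C^\circ\to Y$ is their fiber product, again a finite covering; in particular $C^\circ$ is a Riemann surface.

**$C^\circ$ is connected.** Fix $u_0\in Y$. The group $\pi_1(Y,u_0)$ is generated by simple loops $\gamma_a$ around the points $a\in A\cup A'$. It acts transitively on the fiber over $u_0$ of each of the two coverings, because the total spaces are $U$ minus finite sets, hence connected. Let $a'\in A'$. Then $a'\notin A$, so $F^q$ is a covering also over $Y\cup\{a'\}$, where $\gamma_{a'}$ is contractible. So $\gamma_{a'}$ acts trivially on the fiber of $F^q$, and therefore the subgroup $\langle\gamma_a:a\in A\rangle$ already acts transitively on it. In the same way $\langle\gamma_a:a\in A\rangle$ acts trivially, and $\langle\gamma_{a'}:a'\in A'\rangle$ transitively, on the fiber of $\tau\circ F^p$. So in the product of the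 two fibers we can first move the $\lambda$-coordinate to any position with the $z$-coordinate fixed, and then move the $z$-coordinate with the $\lambda$-coordinate fixed. The action on the fiber of $C^\circ$ is transitive, so $C^\circ$ is connected.

**Conclusion for this type.** On $C^\circ$ we have $F^m(\lambda)=F^n(z)$ by (8), hence $\theta(z)=\theta(\lambda)$. The coordinates $z$ and $\lambda$ are locally biholomorphic on $C^\circ$, so $\theta'(z)\theta'(\lambda)$ vanishes on it only at a closed discrete set. Removing this set leaves the connected set $C^\circ\cap\mathcal R^\circ$, on which $s_S$ is constant. All its points have type $(n,m)$: the first half of (10) holds, and $F^{n-1}(z)=i$ would give $\theta'(z)=0$ by (9). The pairs of type $(n,m)$ outside $C^\circ$ satisfy $F^q(\lambda)=\tau F^p(z)\in A\cup A'$, so they are finite in number; put their values $\theta(z)$ into $Y_0$. Over $w\notin Y_0$ every pair of type $(n,m)$ now lies in $C^\circ\cap\mathcal R^\circ$. There are countably many types, so $Y_0$ is countable, and $S$ was not used in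 its construction. $\square$

## 10. The corner $eV^*(\varphi)e$ is one-dimensional

**Proof of Theorem 4.** Let $V$ be the isometry of Theorem 1 for $\varphi$ and $f$, $d=2$, and $e=I-VV^*$.

**Step 1: the fibers.** For given $S\in V^*(\varphi)$ let $W$ be the set of $w\in\theta(U)\setminus Y_0$ that are good for the pairs $(S,V)$ and $(V^*,S)$; it has full measure in $\theta(U)$. Let $w\in W$. No point of $X_w$ is critical for $\theta$; in particular $i\notin X_w$. Since $\theta\circ F=\theta$, $F$ maps $X_w$ to itself and $F^{-1}(X_w)\subset X_w$. Each point of $X_w$ has two distinct preimages under $F$, because a double preimage would be $i$. By (8), $F^{-1}(F(x))=\{x,\tau(x)\}$ with $x\ne\tau(x)$, and $\tau(x)\in X_w$. Every type occurs in $X_w$: for $n,m\ge1$ pick $a\in X_w$, $z\in F^{-(n-1)}(a)$ and $\lambda\in F^{-(m-1)}(\tau(a))$, which satisfy (10); for the types $(n,0)$ and $(0,m)$ take $(z,F^n(z))$ and $(F^m(\lambda),\lambda)$.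

**Step 2: the coefficients of $V$ and $V^*$.** In $\mathbb D$, with $z,\lambda$ in one fiber of $\varphi$ over such $w$, $s_V(z,\lambda)=2^{-1/2}E_\lambda(f(z))f'(z)/\varphi'(z)$. The point $f(z)$ is in the same fiber, so $E_\lambda(f(z))=\varphi'(\lambda)\delta_{\lambda,f(z)}$; and $\varphi'(f(z))f'(z)=\varphi'(z)$ by differentiating $\varphi\circ f=\varphi$. In $U$-labels, and using Lemma 3(a),
$$s_V(z,\lambda)=2^{-1/2}\delta_{\lambda,F(z)},\qquad s_{V^*}(z,x)=2^{-1/2}\delta_{z,F(x)} .$$

**Step 3: two linear relations.** Let $S\in eV^*(\varphi)e$. Since $eV=0$ and $V^*e=0$, we have $SV=0$ and $V^*S=0$. By Lemma 3(b), for $w\in W$, the vanishing of $s_{SV}(z,F(x))$ and of $s_{V^*S}(F(x),\lambda)$ reads, for all $z,x,\lambda\in X_w$,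
$$s_S(z,x)+s_S(z,\tau x)=0,\tag{11}$$
$$s_S(x,\lambda)+s_S(\tau x,\lambda)=0,\tag{12}$$
because $x$ and $\tau x$ are the two preimages of $F(x)$.

**Step 4: the relations leave one free coefficient.** We go through the types, using that each of them occurs over $w\in W$.

* If $(z,x)$ has type $(n,m)$ with $m\ge2$, then $F^j(\tau x)=F^j(x)$ for all $j\ge1$. The conditions describing the type, $z=F^m(x)$ for $n=0$ and (10) for $n\ge1$, involve $x$ only through $F^m(x)$ or $F^{m-1}(x)$. So $(z,\tau x)$ has the same type, and (11) gives $2s_{n,m}=0$.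
* If $(z,x)$ has type $(0,1)$, then $z=F(x)=F(\tau x)$, so $(z,\tau x)$ has type $(0,1)$ too, and $s_{0,1}=0$.
* Symmetrically, (12) gives $s_{n,m}=0$ for $n\ge2$, and $s_{1,0}=0$.
* The pair $(z,\tau z)$ has type $(1,1)$, so (11) with $x=z$ gives $s_{1,1}=-s_{0,0}$.

Hence all coefficients of $S$ over $W$ are determined linearly by $s_{0,0}(S)$. If $s_{0,0}(S)=0$, then $s_S=0$ on $X_w\times X_w$ for a.e. $w$, and $S=0$ by Lemma 3(c). So the linear map $S\mapsto s_{0,0}(S)$ is injective on $eV^*(\varphi)e$, which contains $e\ne0$. Therefore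
$$eV^*(\varphi)e=\mathbb Ce .\tag{13}$$

**Step 5: from the corner to the whole algebra.** Let $S\in V^*(\varphi)$. By (13), $eV^{*j}SV^ke=c_{jk}e$ with $c_{jk}\in\mathbb C$. Put $P_N=\sum_{j<N}V^jeV^{*j}$. By (2) $P_N\to I$ strongly, so $S$ is the strong limit of
$$P_NSP_N=\sum_{j,k<N}V^j\bigl(eV^{*j}SV^ke\bigr)V^{*k}=\sum_{j,k<N}c_{jk}V^jeV^{*k}.$$
Thus $S$ lies in the von Neumann algebra generated by $V$. Conversely $V\in V^*(\varphi)$. With (4), $V^*(B)=V^*(\varphi)$ is the von Neumann algebra generated by $V$. Under the unitary $\ell^2(\mathbb N)\otimes\mathcal N\to L_a^2$ of Section 3, $\mathcal N=L_a^2\ominus VL_a^2$, the approximants above are finite matrices tensored with $I$, so $V^*(B)$ corresponds to a subalgebra of $\mathcal B(\ell^2(\mathbb N))\otimes I$. By Step 4 of the proof of Theorem 1 it contains all of it. Hence $V^*(B)\cong\mathcal B(\ell^2(\mathbb N))$.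

**Step 6: the decomposition of $T_B$.** The subspaces $V^j\mathcal N$ are reducing for $T_B$, since the projections $V^jeV^{*j}$ lie in $V^*(B)$, and by (2) they sum to $L_a^2$. The map $V^j:\mathcal N\to V^j\mathcal N$ is unitary and commutes with $T_B$, so it intertwines the restrictions of $T_B$. A reducing subspace of $T_B|_{\mathcal N}$ has its projection $P\le e$ in $V^*(B)$, and $P=ePe\in\mathbb Ce$ by (13), so $P=0$ or $P=e$. Thus $T_B|_{\mathcal N}$ is irreducible, each $V^j\mathcal N$ is a minimal reducing subspace, and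
$$T_B\cong\bigoplus_{j\ge0}T_B|_{\mathcal N}.\qquad\square$$
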